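\title{The size of the hole is a symplectic invariant of the camel space}

\begin{abstract}
For $\lambda>0$ let $E_\lambda\subset\mathbf{R}^{2n}$ be the union of the half spaces $\{y_1<0\}$ and $\{y_1>0\}$ with the open ball of radius $\lambda$ in the hyperplane $\{y_1=0\}$. We prove that for every $n\ge2$ the spaces $E_\lambda$ and $E_\mu$ are symplectomorphic if and only if $\lambda=\mu$. More generally, for an ellipsoidal hole the smallest radius in the planes $(x_j,y_j)$, $j\ge2$, is a symplectic invariant. Both statements follow from a monotonicity theorem for symplectic embeddings whose image contains a large ball on each side of the hyperplane. The proof uses the sublevel homology of generating functions of compactly supported Hamiltonians. It does not use the symplectic camel theorem, which it yields as a corollary.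
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $n\ge2$. Give $\mathbf{R}^{2n}$ the coordinates $(x_1,y_1,\dots,x_n,y_n)$ and the standard symplectic form $\omega_0=\sum_i dx_i\wedge dy_i$, and write $z_j=(x_j,y_j)$, $z=(z_2,\dots,z_n)$. The hyperplane $W=\{y_1=0\}$, which we call the \emph{wall}, separates the half spaces $H_\pm=\{\pm y_1>0\}$. For $\lambda>0$ we open a round hole of radius $\lambda$ in the wall and obtain the \emph{camel space}
\[
E_\lambda=H_-\cup H_+\cup\{y_1=0,\ x_1^2+|z|^2<\lambda^2\}.
\]
A \emph{symplectic embedding} of an open set $O\subset\mathbf{R}^{2n}$ is an injective smooth map $\psi:O\to\mathbf{R}^{2n}$ with $\psi^*\omega_0=\omega_0$. Its differential is invertible, so $\psi$ is a diffeomorphism onto an open set. A \emph{symplectomorphism} $O\to O'$ is a symplectic embedding with image $O'$. The closed ball of radius $R$ about $0$ is $B(R)$, and a symplectic embedding of $B(R)$ means one defined on a neighborhood of it.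

Two facts about these spaces are known. The \emph{symplectic camel theorem}, valid in all dimensions, says that for $R\ge\lambda$ no one-parameter family of symplectic embeddings moves $B(R)$ inside $E_\lambda$ from one half space to the other. In dimension $4$, McDuff and Traynor \cite{MT} proved that $E_\lambda$ is symplectomorphic to $E_\mu$ if and only if $\lambda=\mu$. The problem of this paper is the higher-dimensional case: \emph{for $n\ge3$ and $\lambda,\mu>0$, is $E_\lambda$ symplectomorphic to $E_\mu$ only when $\lambda=\mu$?}

The simplest invariants do not see $\lambda$. The linear map $(x_1,y_1,z)\mapsto(tx_1,t^{1-2n}y_1,tz)$ has determinant $1$ and takes $E_\lambda$ onto $E_{t\lambda}$, so topology and volume are of no use. Every $E_\lambda$ embeds symplectically in $H_-$ (Lemma~\ref{lem:fold}), hence in every $E_\mu$, so a numerical invariant that is monotone under symplectic embeddings takes the same value on all camel spaces. For $n=1$ the answer would be negative, because the area-preserving map $(x_1,y_1)\mapsto(sx_1,y_1/s)$ takes $E_\lambda$ onto $E_{s\lambda}$.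

The same map, extended by the identity on $z$, shows what can be an invariant when $n\ge2$. It stretches the hole in the direction $\partial_{x_1}$, so the width of the hole in that direction has no symplectic meaning. This direction is the kernel of $\omega_0|_W=\sum_{j\ge2}dx_j\wedge dy_j$. What is left is the shadow of the hole on the symplectic space $\mathbf{R}^{2n-2}$ of the coordinates $z$, a ball of radius $\lambda$, and the camel theorem suggests that its size is felt. The camel theorem alone does not settle the matter, since a symplectomorphism $\psi:E_\lambda\to E_\mu$ need not respect the half spaces. If $\lambda>R\ge\mu$, the preimages of two round balls of radius $R$ in $H_-$ and $H_+$ are two embedded balls in $E_\lambda$ that cannot be joined by an isotopy. To reach a contradiction along this line one would have to know that any two embedded balls of radius $R<\lambda$ in $E_\lambda$ can be so joined, and the camel theorem says nothing about that.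

Since the $x_1$-width is irrelevant, we allow ellipsoidal holes. For $\ell,r_2,\dots,r_n>0$ put
\[
q(x_1,z)=\frac{x_1^2}{\ell^2}+\sum_{j\ge2}\frac{|z_j|^2}{r_j^2},\qquad U=U(\ell;r_2,\dots,r_n)=\{y_1=0,\ q<1\},
\]
\[
E_U=H_-\cup H_+\cup U,\qquad r(U)=\min_j r_j .
\]
Thus $E_\lambda=E_{U(\lambda;\lambda,\dots,\lambda)}$ and $r=\lambda$ for this hole. The set $E_U$ is open, being the complement of the closed set $W\cap\{q\ge1\}$, and it is star-shaped about $0$. The shadow of $U$ on the $z$-space contains the open ball of radius $r(U)$ and lies in a cylinder $\{|z_j|<r(U)\}$; the proof uses both sides of this sandwich. Below, $U$ and $U'$ always denote holes of this form.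

\begin{theorem}\label{thm:A}
Let $n\ge2$ and $\lambda,\mu>0$. Then $E_\lambda$ is symplectomorphic to $E_\mu$ if and only if $\lambda=\mu$. More generally, if $E_U$ is symplectomorphic to $E_{U'}$, then $r(U)=r(U')$.
\end{theorem}

In particular the problem has a positive answer for every $n\ge3$. Theorem~\ref{thm:A} follows from a statement about embeddings, which says that monotonicity is restored as soon as the image is large on both sides of the wall.

\begin{theorem}\label{thm:B}
Let $n\ge2$ and let $\psi:E_U\to E_{U'}$ be a symplectic embedding, not necessarily onto. Suppose that there are $R\ge r(U')$ and symplectic embeddings $j_\pm:B(R)\to H_\pm$ with $j_\pm(B(R))\subset\psi(E_U)$. Then $r(U)\le r(U')$.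
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:A} from Theorem~\ref{thm:B}]
If $\psi:E_U\to E_{U'}$ is a symplectomorphism, its image contains $H_+$ and $H_-$, hence round balls of every radius on both sides of the wall. So $r(U)\le r(U')$, and the same argument for $\psi^{-1}$ gives equality. The converse for $E_\lambda$ and $E_\mu$ is trivial.
\end{proof}

Section~\ref{sec:model} fixes conventions and shows the argument in a model. Sections~\ref{sec:gf}--\ref{sec:disc} build the tools, and Section~\ref{sec:proof} proves Theorem~\ref{thm:B}. Section~\ref{sec:compl}, which is not used in the proof, shows that the threshold $R\ge r(U')$ is sharp and that Theorem~\ref{thm:B} implies the camel theorem.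

\section{Conventions and a model of the argument}\label{sec:model}

\subsection{Flows, actions, areas}
Write points of $\mathbf{R}^{2n}$ as $(x,y)\in\mathbf{R}^n\times\mathbf{R}^n$. For $h\in C_c^\infty(\mathbf{R}^{2n})$ the Hamiltonian vector field $X_h$ is defined by $\omega_0(X_h,\cdot)=dh$, so its flow $\varphi_h^t$ solves $\dot x=h_y$, $\dot y=-h_x$. The flow is symplectic, preserves $h$, fixes every point outside $\operatorname{supp}h$, preserves $\operatorname{supp}h$, and satisfies $\varphi^1_{sh}=\varphi^s_h$. A symplectic embedding $\psi$ carries trajectories of $h$ to trajectories of $h\circ\psi^{-1}$, because the equation defining $X_h$ involves only $\omega_0$ and $dh$.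

The \emph{action} of a trajectory on $[0,1]$ is $\int_0^1(h-y\cdot\dot x)\,dt$. The \emph{area} of a loop is
\[
-\oint y\cdot dx=\oint x\cdot dy=\tfrac12\oint(x\cdot dy-y\cdot dx)=\int_D\omega_0
\]
for any disc $D$ that the loop bounds. The action of a $1$-periodic orbit is the value of $h$ on it plus its area.

\subsection{Homology}
Homology is singular homology with coefficients in $\mathbf{Z}/2$. Besides homotopy invariance, exact sequences and excision we use two textbook facts. \emph{K\"unneth formula:} if $V$ is a Euclidean space of dimension $\nu\ge1$ and $V_A=\{\eta\in V:|\eta|^2\ge A\}$ with $A>0$, then $H_{k+\nu}(X\times V,X\times V_A)\cong H_k(X)$, naturally in the space $X$. \emph{Alexander duality:} if $X\subset S^m$ is compact, locally contractible, nonempty and not all of $S^m$, then $\tilde H_i(S^m\setminus X)\cong\tilde H^{m-i-1}(X)$. For $m=2n$, $i=0$, and since cohomology over a field is dual to homology, this gives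
\begin{equation}\label{eq:alex}
S^{2n}\setminus X\ \text{connected}\quad\Longrightarrow\quad H_{2n-1}(X)=0 .
\end{equation}

Let $S^{2n}=\mathbf{R}^{2n}\cup\{\infty\}$ and $\Sigma=W\cup\{\infty\}$. We compactify so that the wall becomes a cycle: under stereographic projection $\Sigma\cong S^{2n-1}$ is an equator and $H_\pm$ are the open hemispheres. A closed hemisphere is a closed ball, and a closed ball minus an interior point deformation retracts onto its boundary along the rays from that point. Hence
\begin{equation}\label{eq:equator}
p_\pm\in H_\pm\quad\Longrightarrow\quad[\Sigma]\ne0\ \text{ in }H_{2n-1}\big(S^{2n}\setminus\{p_+,p_-\}\big).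
\end{equation}
For a real function $S$ and a number $b$ we write $S^b=\{S\le b\}$.

\subsection{The model on the sphere}\label{sub:sphere}
Let $f_0\le f$ be smooth compactly supported functions on $\mathbf{R}^{2n}$, viewed as functions on $S^{2n}$ that vanish at $\infty$, and let $b>0$ be a regular value of $f$. Assume that $f_0>b$ at points $p_\pm\in H_\pm$ and that $\{f>b\}$ is connected; think of $f_0$ as two bumps, one on each side of the wall, and of $f$ as a dumbbell-shaped mountain that covers both. Then $\Sigma\not\subset f^b$. This is immediate, because a connected set that contains $p_+$ and $p_-$ meets $\Sigma$. Here is a second proof. If $\Sigma\subset f^b$, then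
\[
\Sigma\subset f^b\subset f_0^b\subset S^{2n}\setminus\{p_+,p_-\}.
\]
The class $[\Sigma]$ is nonzero in the last space by \eqref{eq:equator}, but it passes through $H_{2n-1}(f^b)$, which vanishes by \eqref{eq:alex}.

The second proof uses only three homological statements about sublevel sets:
\begin{itemize}
\item[(I)] the group $H_{2n-1}(f^b)$ vanishes;
\item[(II)] the class of $\Sigma$ is nonzero in $H_{2n-1}(f_0^b)$;
\item[(III)] the class of $\Sigma$ already lives in the sublevel set of $f|_\Sigma$ at level $b$;
\end{itemize}
and it shows that they cannot all hold. We shall replace $f_0\le f$ by generating functions of Hamiltonians $H_0\le H_2$: functions on $S^{2n}\times\mathbf{R}^{2\nu}$ whose critical values are actions of $1$-periodic orbits. For a very small Hamiltonian the generating function is close to the Hamiltonian itself; then (I) and (II) hold, (III) fails, and nothing is gained. The gain comes from large Hamiltonians, and one example shows how large one can go.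

\subsection{A radial example}
A \emph{step from $s_0$ to $s_1$}, where $s_0<s_1$, is a smooth function $\Theta:\mathbf{R}\to[0,1]$ equal to $1$ on $(-\infty,s_0]$ and to $0$ on $[s_1,\infty)$, with $\Theta'<0$ on $(s_0,s_1)$. One obtains it by integrating a bump function that is positive exactly on $(s_0,s_1)$.

\begin{example}\label{ex:radial}
Let $0<s_0<s_1$, $M>0$ and $h(p)=M\Theta(s)$ with $s=\pi|p|^2$. The equations are $\dot x=2\pi M\Theta'(s)y$, $\dot y=-2\pi M\Theta'(s)x$. So $s$ is constant, and every plane $(x_i,y_i)$ turns counterclockwise with angular velocity $2\pi M|\Theta'(s)|$. For $s_0<s<s_1$ all orbits are circles, and one turn has area $\sum_i\pi(x_i^2+y_i^2)=s$. The $1$-periodic orbits are the constants, with action $M$ or $0$, and the circles on which $M|\Theta'(s)|=k$ is a positive integer, with action $M\Theta(s)+ks>s_0$. If $M\max|\Theta'|\ge1$, let $s_*$ be the largest solution of $M|\Theta'(s)|=1$. Then $M|\Theta'|<1$ on $(s_*,s_1]$, so $M\Theta(s_*)\le s_1-s_*$, and the orbits on the sphere $s=s_*$ have action in $(s_0,s_1]$, however large $M$ is.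
\end{example}

The example can be read in two ways. First, as $M$ grows from a small value to $2a$ with $a\le s_0$, the moving level $M/2$ never meets an action. Homological statements about the sublevel set at level $M/2$ therefore survive up to the level $a$, while beyond $s_1$ an action stands in the way. This is how (I) and (II) are transported to any level $a$ below $\pi r(U)^2$ and below $\pi$ times the squared radius of the two balls. Second, (III) concerns the restriction of a generating function to $\Sigma$, whose critical values are actions of trajectories that start at a point $w\in W$ and end on the line $w+\mathbf{R}\,\partial_{x_1}$. Imagine, as a model, a Hamiltonian that near the hole of the target equals $M\Theta(\pi|z_2|^2)$ with $s_1<\pi r(U')^2$. Along its trajectories only $z_2$ moves, so such actions are those of the example in the plane, and for large $M$ one of them is at most $s_1$. The class of $\Sigma$ thus has a chance to enter below $\pi r(U')^2$, regardless of the height of the Hamiltonian. We shall prove that it does, not by locating the trajectory but by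 displacing the hole with energy less than $\pi r(U')^2$. If $r(U)>r(U')$, there is a level $a$ at which (I), (II) and (III) all hold, which is impossible.

\section{Generating functions}\label{sec:gf}

\subsection{One small step}
Call $h\in C_c^\infty(\mathbf{R}^{2n})$ \emph{small} if $\|D\varphi^s_{h}-I\|\le\frac12$ everywhere, for all $s\in[0,1]$. If $h$ is small, so is $\tau h$ for $\tau\in[0,1]$. If $\|D^2h\|\le\Lambda$ everywhere, then $\Psi(s)=D\varphi_h^s$ solves a linear equation $\dot\Psi=\mathcal{L}(s)\Psi$ with $\|\mathcal{L}\|\le\Lambda$ and $\Psi(0)=I$, so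
\begin{equation}\label{eq:gronwall}
\|D\varphi^s_h-I\|\le e^{\Lambda s}-1,\qquad\text{and $h/m$ is small as soon as }e^{\Lambda/m}\le\tfrac32 .
\end{equation}

Let $h$ be small and write $\varphi^1_h(x,y)=(X,Y)$. For fixed $x$ the map $y\mapsto Y-y$ has Lipschitz constant at most $\frac12$. By the contraction principle $y\mapsto Y$ is a bijection of $\mathbf{R}^n$, and its differential is invertible. So $(x,y)\mapsto(x,Y)$ is a diffeomorphism of $\mathbf{R}^{2n}$: a trajectory on $[0,1]$ is determined by its initial position $x$ and its final momentum $Y$. Define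
\[
f_h(x,Y)=\int_0^1(h-y\cdot\dot x)\,dt+Y\cdot(X-x)
\]
along the trajectory with $x(0)=x$, $y(1)=Y$. The boundary term is chosen so that the differential of $f_h$ measures the displacement of the endpoints.

\begin{lemma}\label{lem:step}
Let $h$ be small.
\begin{itemize}
\item[(a)] $df_h=(y-Y)\cdot dx+(X-x)\cdot dY$. The critical points of $f_h$ are the fixed points of $\varphi_h^1$, and the critical value is the action of the orbit.
\item[(b)] If the trajectory determined by $(x,Y)$ meets the complement of $\operatorname{supp}h$, then $f_h(x,Y)=0$. If $\operatorname{supp}h\subset[-L,L]^{2n}$, then $\operatorname{supp}f_h\subset[-L,L]^{2n}$.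
\item[(c)] Let $h^s$ be a smooth family of small Hamiltonians with supports in a common cube, $s$ in a compact interval. Then $f_{h^s}$ depends continuously on $s$ in $C^1$, and $\partial_sf_{h^s}(x,Y)=\int_0^1\partial_sh^s\,dt$ along the trajectory of $h^s$ determined by $(x,Y)$.
\item[(d)] If $h\le h'$ and all $(1-s)h+sh'$, $s\in[0,1]$, are small, then $f_h\le f_{h'}$. If $h\ge0$, then $0\le f_h\le\max h$.
\end{itemize}
\end{lemma}

\begin{proof}
Let $\gamma_s=(x_s(t),y_s(t))$ be a smooth family of trajectories of $h^s$ with endpoints $(x,y)$ and $(X,Y)$ depending on $s$, and let $\delta=\partial_s$. Integration by parts gives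
\[
\delta\!\int_0^1\!(h^s-y\cdot\dot x)\,dt=\int_0^1\!\partial_sh^s\,dt+\int_0^1\!\big[(h^s_x+\dot y)\cdot\delta x+(h^s_y-\dot x)\cdot\delta y\big]dt-Y\cdot\delta X+y\cdot\delta x .
\]
The second integral vanishes by Hamilton's equations. Adding $\delta\big(Y\cdot(X-x)\big)=\delta Y\cdot(X-x)+Y\cdot\delta X-Y\cdot\delta x$ we get
\[
\delta\big(f_{h^s}(x,Y)\big)=\int_0^1\partial_sh^s\,dt+(y-Y)\cdot\delta x+(X-x)\cdot\delta Y .
\]
With $h^s=h$ this is the formula in (a), and with $x,Y$ fixed it is the formula in (c). At a critical point $y=Y$ and $X=x$, so $(x,Y)=(x,y)$ is a fixed point and the boundary term vanishes.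

In (b), such a trajectory is constant at a point where $h=0$. Any other trajectory has both ends in $\operatorname{supp}h$, so $x$ and $Y$ lie in $[-L,L]^n$. In (c), the map $(s,x,y)\mapsto(s,x,Y)$ is a diffeomorphism, so $f_{h^s}(x,Y)$ is smooth in $(s,x,Y)$, with supports in one cube by (b); this gives continuity in $C^1$. The first claim of (d) follows from (c). For the second take $h^s=sh$: then $f_0=0$ and $0\le\partial_sf_{sh}\le\max h$.
\end{proof}

Part (c) gives $\partial_sf_{sh}|_{s=0}=h$, which is the sense in which $f_h$ is close to $h$ for very small $h$.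

\subsection{Broken trajectories}
For a large Hamiltonian the map $y\mapsto Y$ need not be invertible. The remedy is to cut the flow into small steps and to treat the breakpoints as extra variables. A \emph{datum} is a tuple $\mathbf{h}=(h_1,\dots,h_N)$, $N\ge2$, of small Hamiltonians. Put $\psi_i=\varphi^1_{h_i}$, $f_i=f_{h_i}$, $\Phi=\psi_N\circ\dots\circ\psi_1$. For $w\in\mathbf{R}^{2n}$ let $w_1=w$, $w_{i+1}=\psi_i(w_i)$, and let the \emph{total action} $\mathcal{A}_{\mathbf{h}}(w)$ be the sum of the actions of the trajectories of $h_i$ from $w_i$ to $w_{i+1}$. For $\zeta_i=(u_i,v_i)\in\mathbf{R}^n\times\mathbf{R}^n$, $i\in\mathbf{Z}/N$, define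
\[
S^\circ(\zeta_1,\dots,\zeta_N)=\sum_{i\in\mathbf{Z}/N}\big[f_i(\zeta_i)-v_i\cdot(u_{i+1}-u_i)\big].
\]
The quadratic part of $S^\circ$ is invariant under a common translation of all $\zeta_i$, because $\sum_i(u_{i+1}-u_i)=0$. This singles out a base variable $\zeta=\zeta_N$ and fiber variables $\xi_i=\zeta_i-\zeta_N=(u_i',v_i')$, with $\xi_N=0$ and $\xi=(\xi_1,\dots,\xi_{N-1})$:
\[
S^\circ=Q(\xi)+\sum_{i=1}^Nf_i(\zeta+\xi_i),\qquad Q(\xi)=\sum_{i=1}^{N-1}v_i'\cdot(u_i'-u_{i+1}').
\]
For $N=2$, for instance, $Q=v_1'\cdot u_1'$. In general put $\tilde u_i=u_i'-u'_{i+1}$ for $i<N$; this change of variables is invertible, since $u_i'=\sum_{j\ge i}\tilde u_j$. With $\nu=n(N-1)$ and $\xi_\pm=\frac12(v'\pm\tilde u)\in\mathbf{R}^\nu$ we have $Q=v'\cdot\tilde u=|\xi_+|^2-|\xi_-|^2$. We use $(\xi_+,\xi_-)$ as Euclidean coordinates on the fiber $\mathbf{R}^{2\nu}$, so $|\xi|^2=|\xi_+|^2+|\xi_-|^2$ and $|\nabla Q|=2|\xi|$.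

The function $S^\circ$ does not extend over $\zeta=\infty$, since $\zeta+\xi_i$ can lie in $\operatorname{supp}f_i$ for arbitrarily large $\zeta$. We cut off in the fiber. Let $\rho\ge1$ and let $\chi:[0,\infty)\to[0,1]$ be smooth and nonincreasing, with $\chi=1$ on $[0,\rho]$, $\chi=0$ on $[\rho+2,\infty)$ and $|\chi'|\le1$. Define
\[
S_{\mathbf{h}}(\zeta,\xi)=Q(\xi)+P_{\mathbf{h}}(\zeta,\xi),\qquad P_{\mathbf{h}}=\chi(|\xi|)\sum_{i=1}^Nf_i(\zeta+\xi_i).
\]
Now $P_{\mathbf{h}}$ has compact support in $\mathbf{R}^{2n}\times\mathbf{R}^{2\nu}$, so $S_{\mathbf{h}}$ extends smoothly to $S^{2n}\times\mathbf{R}^{2\nu}$ and equals $Q$ for $\zeta$ near $\infty$. Let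
\[
K_{\mathbf{h}}=S_{\mathbf{h}}|_{\Sigma\times\mathbf{R}^{2\nu}},\qquad C_{\mathbf{h}}=\sup\Big|\sum_if_i(\zeta+\xi_i)\Big|+\sup\Big|\partial_\xi\sum_if_i(\zeta+\xi_i)\Big| .
\]
The constant $C_{\mathbf{h}}$ is finite, does not depend on $\rho$, and bounds both $|P_{\mathbf{h}}|$ and $|\partial_\xi P_{\mathbf{h}}|$. Call $w\in\mathbf{R}^{2n}$ a \emph{chord point} of $\Phi$ if $w\in W$ and $\Phi(w)-w\in\mathbf{R}\,\partial_{x_1}$.

\begin{proposition}\label{prop:crit}
Let $\rho>C_{\mathbf{h}}$. The critical values of $S_{\mathbf{h}}$ are $0$ and the numbers $\mathcal{A}_{\mathbf{h}}(w)$ with $w$ a fixed point of $\Phi$. The critical values of $K_{\mathbf{h}}$ are $0$ and the numbers $\mathcal{A}_{\mathbf{h}}(w)$ with $w$ a chord point of $\Phi$.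
\end{proposition}

\begin{proof}
Over $\zeta=\infty$ both functions have the single critical point $\xi=0$, with value $0$. Over $\mathbf{R}^{2n}$ the cutoff creates and destroys nothing. Indeed, at a critical point of $S_{\mathbf{h}}$ or $K_{\mathbf{h}}$ the fiber derivative vanishes, so $2|\xi|=|\partial_\xi P_{\mathbf{h}}|\le C_{\mathbf{h}}<\rho$; the same bound holds at a critical point of $S^\circ$ or of its restriction to $\{\zeta\in W\}$; and $S_{\mathbf{h}}=S^\circ$ where $|\xi|<\rho$. So we may work with $S^\circ$ in the coordinates $(u_i,v_i)$.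

Differentiating in $v_i$ and in $u_i$ gives the equations
\[
u_{i+1}-u_i=\partial_Yf_i(u_i,v_i),\qquad v_{i-1}-v_i=\partial_xf_i(u_i,v_i).
\]
By Lemma~\ref{lem:step}(a), the trajectory of $h_i$ with initial position $u_i$ and final momentum $v_i$ starts at $(u_i,v_i+\partial_xf_i)$ and ends at $(u_i+\partial_Yf_i,v_i)$. So the equations say $\psi_i(u_i,v_{i-1})=(u_{i+1},v_i)$ for all $i\in\mathbf{Z}/N$, and their solutions correspond bijectively to fixed points $w=(u_1,v_N)$ of $\Phi$, through $w_i=(u_i,v_{i-1})$. By the definition of $f_i$, the term $f_i(\zeta_i)-v_i\cdot(u_{i+1}-u_i)$ is then the action of the $i$th piece.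

The condition $\zeta\in W$ reads $v_N\cdot e_1=0$, where $e_1$ is the first basis vector of $\mathbf{R}^n$. At a critical point of the restriction, all the equations hold except the one for the derivative in $v_N\cdot e_1$, that is, except the first component of $u_1-u_N=\partial_Yf_N(\zeta_N)$. So $\psi_i(u_i,v_{i-1})=(u_{i+1},v_i)$ for $i<N$ (with $v_0=v_N$), and $\psi_N(u_N,v_{N-1})=(u_1+\sigma e_1,v_N)$ for some $\sigma\in\mathbf{R}$. The solutions correspond bijectively to chord points $w=(u_1,v_N)$. The first $N-1$ terms of $S^\circ$ are actions as before. The last is the action of the last piece plus $v_N\cdot(u_1+\sigma e_1-u_N)-v_N\cdot(u_1-u_N)=\sigma\,v_N\cdot e_1=0$.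
\end{proof}

\section{Sublevel homology}\label{sec:hom}

Fix $\nu\ge1$, $Q=|\xi_+|^2-|\xi_-|^2$ on $\mathbf{R}^{2\nu}$, and numbers $\rho\ge1$, $A>(\rho+2)^2$. Let $\mathcal{B}$ be $S^{2n}$ or $\Sigma$. A smooth function $S=Q+P$ on $\mathcal{B}\times\mathbf{R}^{2\nu}$ is \emph{admissible} if $P=0$ for $|\xi|\ge\rho+2$ and $\sup|P|<A-(\rho+2)^2$. Put
\[
\mathcal{N}=\{\xi:Q(\xi)\le-A\},\qquad V=\{\xi_+=0\}\cong\mathbf{R}^\nu,\qquad V_A=V\cap\mathcal{N}=\{\eta\in V:|\eta|^2\ge A\}.
\]
The critical points of an admissible $S$ form a closed subset of the compact set $\mathcal{B}\times\{|\xi|\le\rho+2\}$, on which $|S|<A$. So the critical values form a compact subset of $(-A,A)$. Moreover $S^{-A}=\mathcal{B}\times\mathcal{N}$: where $|\xi|\ge\rho+2$ we have $S=Q$, and elsewhere both $S$ and $Q$ exceed $-A$. All admissible functions thus share one very low sublevel set, and we measure the others relative to it. For $b\ge-A$ set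
\[
G_k(S;b)=H_{k+\nu}(S^b,\mathcal{B}\times\mathcal{N}),\qquad G_k(S;\infty)=H_{k+\nu}(\mathcal{B}\times\mathbf{R}^{2\nu},\mathcal{B}\times\mathcal{N}).
\]
The homotopy $\xi_+\mapsto(1-s)\xi_+$ does not increase $Q$ and deformation retracts $(\mathbf{R}^{2\nu},\mathcal{N})$ onto $(V,V_A)$. With the K\"unneth formula,
\begin{equation}\label{eq:infty}
G_k(S;\infty)\cong H_{k+\nu}(\mathcal{B}\times V,\mathcal{B}\times V_A)\cong H_k(\mathcal{B}),
\end{equation}
the first isomorphism being induced by inclusion. The shift of degree by $\nu$ cancels the effect of the auxiliary variables.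

\begin{lemma}\label{lem:morse}
Let $S$ be admissible and $-A\le b<c$.
\begin{itemize}
\item[(a)] If $[b,c]$ contains no critical value, inclusion induces $G_*(S;b)\cong G_*(S;c)$.
\item[(b)] If $[b,\infty)$ contains no critical value, inclusion induces $G_*(S;b)\cong G_*(S;\infty)$.
\item[(c)] If $b$ is smaller than all critical values, then $G_*(S;b)=0$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Use a product metric, which is complete. On the strip $\{b\le S\le c\}$ the norm $|\nabla S|$ is bounded below by a positive number: by compactness where $|\xi|\le\rho+2$, and because $|\nabla S|=2|\xi|$ elsewhere. The field $-\nabla S/|\nabla S|^2$ is therefore bounded on the strip and lowers $S$ at unit speed. Following it until $S=b$ is a deformation retraction of $S^c$ onto $S^b$, which contains $\mathcal{B}\times\mathcal{N}$. (b) Every compact set lies in some $S^c$, so $G_*(S;\infty)$ is the direct limit of the groups $G_*(S;c)$; apply (a). (c) Apply (a) to $[-A,b]$ and note $G_*(S;-A)=0$.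
\end{proof}

Next we let the function and the level move together. We record the precise form of the isomorphisms, because later we must follow a particular class through them.

\begin{lemma}[continuity]\label{lem:cont}
Let $S_t=Q+P_t$ be admissible, with $t$ in a compact interval $[t_0,t_1]$ and $t\mapsto P_t$ continuous in $C^1$. Let $t\mapsto a_t>-A$ be continuous, with $a_t$ never a critical value of $S_t$. For every sufficiently small $\delta>0$ there is $\varepsilon>0$ such that for $|t-t'|<\varepsilon$ there are inclusions
\[
S_{t}^{a_{t}}\supset S_{t'}^{a_{t'}-\delta}\subset S_{t'}^{a_{t'}},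
\]
both of which induce isomorphisms of $G_*$. In particular $G_*(S_{t_0};a_{t_0})\cong G_*(S_{t_1};a_{t_1})$.
\end{lemma}

\begin{proof}
By $C^1$-continuity, the set of $(t,\zeta,\xi)$ with $(\zeta,\xi)$ critical for $S_t$ is closed, hence compact, and $|S_t(\zeta,\xi)-a_t|$ has a positive minimum on it. So for small $\delta$ and all $t$ we have $a_t-3\delta>-A$, and no critical value of $S_t$ lies within $3\delta$ of $a_t$. Choose $\varepsilon$ so that $|t-t'|<\varepsilon$ implies $\sup|S_t-S_{t'}|<\delta/2$ and $|a_t-a_{t'}|<\delta/2$. Then $S_t\le a_t+c$ implies $S_{t'}\le a_{t'}+c+\delta$ for any $c$, and symmetrically, so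
\[
S_t^{a_t-2\delta}\subset S_{t'}^{a_{t'}-\delta}\subset S_t^{a_t}\subset S_{t'}^{a_{t'}+\delta}.
\]
By Lemma~\ref{lem:morse}(a), the composition of the first two inclusions induces an isomorphism, so the middle one induces a surjection; the composition of the last two induces an isomorphism, so the middle one induces an injection. The inclusion $S_{t'}^{a_{t'}-\delta}\subset S_{t'}^{a_{t'}}$ is covered by Lemma~\ref{lem:morse}(a). For the last claim subdivide $[t_0,t_1]$ into intervals shorter than $\varepsilon$.
\end{proof}

Statement (III) of the model asks at which level the class of $\Sigma$ appears. For an admissible $K$ on $\Sigma\times\mathbf{R}^{2\nu}$ we have $G_{2n-1}(K;\infty)=\mathbf{Z}/2$ by \eqref{eq:infty}, and we define the \emph{spectral number}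
\[
c(K)=\inf\{b\ge-A:\ G_{2n-1}(K;b)\to G_{2n-1}(K;\infty)\ \text{is onto}\}.
\]

\begin{lemma}\label{lem:spec}
Let $K,K'$ be admissible on $\Sigma\times\mathbf{R}^{2\nu}$.
\begin{itemize}
\item[(a)] $c(K)$ is a critical value of $K$, and the map above is onto for every $b>c(K)$.
\item[(b)] If $K\le K'$, then $c(K)\le c(K')$. In general $|c(K)-c(K')|\le\sup|K-K'|$.
\item[(c)] If $K\le Q+\mathcal{E}$ for a constant $\mathcal{E}\ge0$, then $c(K)\le\mathcal{E}$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) The map at level $b$ factors through every higher level, so the set of levels at which it is onto is closed upwards. By Lemma~\ref{lem:morse}(b),(c) it contains all large $b$ and no $b$ below all critical values, so $-A<c(K)<\infty$. If $c=c(K)$ were regular, some interval $[c-\varepsilon,c+\varepsilon]$ would be free of critical values, and surjectivity at $c+\varepsilon$ would give surjectivity at $c-\varepsilon$ by Lemma~\ref{lem:morse}(a). (b) If $K\le K'+\varepsilon$ with $\varepsilon\ge0$, then $K'^{\,b}\subset K^{b+\varepsilon}$, so surjectivity for $K'$ at $b$ implies surjectivity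 for $K$ at $b+\varepsilon$. (c) On $\Sigma\times V$ we have $K\le\mathcal{E}$. So the isomorphism \eqref{eq:infty} induced by the inclusion of $(\Sigma\times V,\Sigma\times V_A)$ factors through $G_{2n-1}(K;\mathcal{E})$.
\end{proof}

Finally we need one case in which $G_*$ can be computed: a function on the base plus the quadratic form. Without the cutoff $\chi$ this would be close to the K\"unneth formula. The difficulty is that over points where $f$ slightly exceeds the level, the fiber of the sublevel set misses only a tiny ball; these fibers are handled by excision.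

\begin{lemma}\label{lem:stab}
Let $f\in C_c^\infty(\mathbf{R}^{2n})$ with $0\le f\le1$, let $b>0$ be a regular value of $f$, and let $f^b\subset S^{2n}$ be the sublevel set, which contains $\infty$. Suppose that $S=Q+\chi(|\xi|)f(\zeta)$ is admissible, with $\chi$ as in Section~\ref{sec:gf}. Then the inclusion $(f^b\times V,f^b\times V_A)\subset(S^b,S^{2n}\times\mathcal{N})$ induces an isomorphism $H_k(f^b)\cong G_k(S;b)$.
\end{lemma}

\begin{proof}
\emph{Removing $\xi_+$.} Fix $\zeta$, $\xi_-$ and the direction of $\xi_+$, and let $\sigma=|\xi_+|^2$. Then $\partial S/\partial\sigma=1+\chi'(|\xi|)f/(2|\xi|)\ge\frac12$, because $|\chi'|\le1$, $f\le1$, and $\chi'\ne0$ only for $|\xi|\ge\rho\ge1$. So $\xi_+\mapsto(1-s)\xi_+$ deformation retracts $(S^b,S^{2n}\times\mathcal{N})$ onto $(\mathcal{Y},\mathcal{Y}_A)$, where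
\[
\mathcal{Y}=\{(\zeta,\eta)\in S^{2n}\times V:\ -|\eta|^2+\chi(|\eta|)f(\zeta)\le b\},\qquad\mathcal{Y}_A=S^{2n}\times V_A .
\]
The defining function decreases with $|\eta|$, since $\chi$ is nonincreasing and $f\ge0$, and it is nondecreasing in $f(\zeta)$. So $\mathcal{Y}$ is preserved when $\eta$ is pushed radially outward and when $\zeta$ moves so that $f$ decreases.

\emph{Removing the high part.} Choose $\delta>0$ such that $f$ has no critical value in $[b,b+2\delta]$. Put
\[
\mathcal{Y}'=\mathcal{Y}_A\cup\big(\mathcal{Y}\cap\{f\ge b+\delta\}\big),\qquad Z=\mathcal{Y}\cap\{f\ge b+2\delta\}.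
\]
On $\mathcal{Y}'$ we have $\eta\ne0$, since a point $(\zeta,0)$ of $\mathcal{Y}$ has $f(\zeta)\le b$. The homotopy $\eta\mapsto\max\big(1,\,1-s+s\sqrt A/|\eta|\big)\eta$ fixes $\zeta$, fixes $\mathcal{Y}_A$ pointwise and pushes outward, so it deformation retracts $\mathcal{Y}'$ onto $\mathcal{Y}_A$ and $\mathcal{Y}'\setminus Z$ onto $\mathcal{Y}_A\setminus Z$. The set $Z$ is closed in $\mathcal{Y}$ and lies in $\mathcal{Y}\cap\{f>b+\delta\}$, an open subset of $\mathcal{Y}$ contained in $\mathcal{Y}'$. The exact sequences of triples and excision give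
\[
H_*(\mathcal{Y},\mathcal{Y}_A)\cong H_*(\mathcal{Y},\mathcal{Y}')\cong H_*(\mathcal{Y}\setminus Z,\mathcal{Y}'\setminus Z)\cong H_*(\mathcal{Y}\setminus Z,\mathcal{Y}_A\setminus Z).
\]

\emph{Flowing down.} The normalized downward gradient flow of $f$, stopped at level $b$, deformation retracts $\{f<b+2\delta\}\subset S^{2n}$ onto $f^b$. Extended by the identity on $\eta$, it preserves $\mathcal{Y}\setminus Z$ and $\mathcal{Y}_A\setminus Z$. Over $f^b$ the set $\mathcal{Y}$ is all of $f^b\times V$. So the last group is $H_*(f^b\times V,f^b\times V_A)\cong H_{*-\nu}(f^b)$. All identifications before the K\"unneth isomorphism are induced by inclusions that commute with the inclusion in the statement.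
\end{proof}

\section{Plateaus}\label{sec:plateau}

The next definition isolates the property of Example~\ref{ex:radial} that keeps a moving level free of actions.

\begin{definition}
Let $a>0$. A smooth compactly supported function $\theta:\mathbf{R}^{2n}\to[0,1]$ is an \emph{$a$-plateau} if $d\theta\ne0$ on $\{0<\theta<1\}$ and every closed orbit of $X_\theta$ in $\{0<\theta<1\}$, of any period, has area greater than $a$.
\end{definition}

For $M>0$, a $1$-periodic orbit of $M\theta$ on which $\theta=0$ or $\theta=1$ sits at an extremum of $\theta$, so it is constant, with action $0$ or $M$. Any other is a reparametrized closed orbit of $X_\theta$ in $\{0<\theta<1\}$, and its action is $M\theta+\text{area}>a$.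

\begin{lemma}\label{lem:plateau}
Let $\theta$ be an $a$-plateau.
\begin{itemize}
\item[(a)] Let $0<M\le2a$, $\tau_i\ge0$, $\sum_i\tau_i=1$. If $\mathbf{h}=(M\tau_1\theta,\dots,M\tau_N\theta)$ is a datum and $\rho>C_{\mathbf{h}}$, then $M/2$ is not a critical value of $S_{\mathbf{h}}$.
\item[(b)] Let $0<M_0<a$ with $M_0\theta$ small, and $f=f_{M_0\theta}$. Then $0\le f\le M_0$, $f=M_0$ on $\{\theta=1\}$, the number $M_0/2$ is a regular value of $f$, and every critical point with $f>0$ lies in $\{\theta=1\}$.
\item[(c)] Let $O$ be an open star-shaped set containing $\operatorname{supp}\theta$ and $\psi:O\to\mathbf{R}^{2n}$ a symplectic embedding. Then $\theta\circ\psi^{-1}$, extended by $0$, is an $a$-plateau.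
\end{itemize}
\end{lemma}

\begin{proof}
(a) Here $\Phi=\varphi^1_{M\theta}$, and the broken trajectory of a fixed point is the $1$-periodic orbit of $M\theta$ cut into pieces of durations $\tau_i$. The total action is $\sum_iM\tau_i\theta$ plus the area, which is the action of that orbit. By Proposition~\ref{prop:crit} the critical values lie in $\{0,M\}\cup(a,\infty)$, and $0<M/2<M$, $M/2\le a$.

(b) The bounds are Lemma~\ref{lem:step}(d). By Lemma~\ref{lem:step}(a) the critical points of $f$ are the fixed points of $\varphi^1_{M_0\theta}$ and the values are actions. Since $f\le M_0<a$, only constant orbits occur, with $f=0$ on those in $\{\theta=0\}$ and $f=M_0$ on those in $\{\theta=1\}$.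

(c) The closed orbits in $\{0<\theta\circ\psi^{-1}<1\}$ are the loops $\psi\circ\gamma$ with $\gamma$ a closed orbit in $\{0<\theta<1\}$. The cone over $\gamma$ from the center of $O$ is a disc $D$ in $O$, and the area of $\psi\circ\gamma$ is $\int_D\psi^*\omega_0=\int_D\omega_0$.
\end{proof}

We need two plateaus, corresponding to $f_0$ and $f$ in the model.

\begin{lemma}[two bumps]\label{lem:balls}
Let $j_\pm:B(R_1)\to H_\pm$ be symplectic embeddings and $0<a<\pi R_1^2$. There is an $a$-plateau $\theta_0$ with $\operatorname{supp}\theta_0\subset j_+(B(R_1))\cup j_-(B(R_1))$ and $\theta_0(j_\pm(0))=1$.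
\end{lemma}

\begin{proof}
Choose $a<s_0<s_1<\pi R_1^2$ and a step $\Theta$ from $s_0$ to $s_1$. By Example~\ref{ex:radial}, the closed orbits of $\Theta(\pi|p|^2)$ in the shell $s_0<\pi|p|^2<s_1$ have area a positive integer multiple of $\pi|p|^2>a$, so this function is an $a$-plateau supported in the interior of $B(R_1)$. Transport it by $j_+$ and $j_-$, using Lemma~\ref{lem:plateau}(c), and add the results; their supports are disjoint.
\end{proof}

The second plateau must cover an arbitrary compact set $C\subset E_U$, have a connected top, and pass through the hole. We take a sublevel set of a function in which the variables separate, so that all closed orbits can be listed. Short orbits can come from two sources: rotation in the planes $z_j$, whose area is limited by the waist of the dumbbell and hence by $r(U)$, and motion in the plane $(x_1,y_1)$, whose area we can make as large as we like by enlarging the two bulbs.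

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9]
\filldraw[fill=gray!20] plot[domain=-2.946:2.946,samples=80] (\x,{sqrt(max(0,0.36+(\x)*(\x)-0.12*(\x)*(\x)*(\x)*(\x)))}) -- plot[domain=2.946:-2.946,samples=80] (\x,{-sqrt(max(0,0.36+(\x)*(\x)-0.12*(\x)*(\x)*(\x)*(\x)))}) -- cycle;
\draw[very thick] (0,1)--(0,2.1) node[right] {$W$};
\draw[very thick] (0,-1)--(0,-2.1);
\draw[dashed] (0,-1)--(0,1);
\filldraw[fill=gray!55] (1.9,0) circle (0.7) node {$C$};
\filldraw[fill=gray!55] (-1.9,0) circle (0.7) node {$C$};
\node at (-3.4,1.7) {$H_-$};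
\node at (3.4,1.7) {$H_+$};
\end{tikzpicture}
\caption{The slice $z=0$ of $E_U$, with $y_1$ horizontal and $x_1$ vertical. The solid part of the wall $W$ is removed, the dashed part is the hole $U$. The light region is the dumbbell $\{F\le0\}$, the connected top of a plateau that contains a given compact set $C$ and crosses the wall only inside the hole.}
\label{fig:dumbbell}
\end{figure}

\begin{lemma}[dumbbell]\label{lem:dumbbell}
Let $C\subset E_U$ be compact and $0<a<\pi r(U)^2$. There is an $a$-plateau $\theta_1$ with $\operatorname{supp}\theta_1\subset E_U$ and $\theta_1=1$ on $C$ such that $\{\theta_1=1\}$ is nonempty and connected.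
\end{lemma}

\begin{proof}
Let $r=r(U)$. Since $C\cap W$ is a compact subset of $\{q<1\}$, there is $\kappa\in(0,1)$ with $a<\kappa\pi r^2$ and $C\cap W\subset\{q<\kappa\}$. On the compact set $C\cap\{q\ge\kappa\}$ the function $|y_1|$ is bounded below by a positive number and $q$ is bounded, so there is $\beta>0$ with $q<\kappa+\beta y_1^2$ on $C$. Let
\[
F=q(x_1,z)+k(y_1),\qquad k(y)=-\kappa-\beta y^2+\varepsilon y^4,
\]
with $\varepsilon>0$ so small that $F<0$ on $C$ and $4\ell\beta^{3/2}/(3\varepsilon)>a$; see Figure~\ref{fig:dumbbell}.

\emph{Shape.} The sublevel sets of $F$ are compact. The critical points have $x_1=0$, $z=0$ and $y_1=0$ or $y_1^2=\beta/2\varepsilon$, so the critical values are $-\kappa$ and $-\kappa-\beta^2/4\varepsilon$, both negative. As a function of $y^2$, $k$ is strictly convex with value $-\kappa$ at $0$. So for $c\ge-\kappa$ the set $\{k\le c\}$ is an interval $[-y(c),y(c)]$, with $y(c)$ increasing, and if $c>-\kappa$ then $k<c$ in its interior. The set $\{F\le0\}$ contains the segment $\{x_1=0,\ z=0,\ |y_1|\le y(0)\}$, and each of its points is joined to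 this segment by shrinking $(x_1,z)$ to $0$; so it is connected. Take $0<c_1<1-\kappa$ and a step $\Theta$ from $0$ to $c_1$, and set $\theta_1=\Theta(F)$. Then $\{\theta_1=1\}=\{F\le0\}\supset C$, and $d\theta_1\ne0$ on $\{0<\theta_1<1\}=\{0<F<c_1\}$. On $\operatorname{supp}\theta_1\cap W$ we have $q\le\kappa+c_1<1$, so $\operatorname{supp}\theta_1\subset E_U$.

\emph{Orbits.} On $\{F=c\}$, $0<c<c_1$, we have $X_{\theta_1}=\Theta'(c)X_F$ with $\Theta'(c)<0$, so the closed orbits are, with orientation, those of $-X_F$:
\[
\dot x_1=-k'(y_1),\quad\dot y_1=\frac{2x_1}{\ell^2},\qquad\dot x_j=-\frac{2y_j}{r_j^2},\quad\dot y_j=\frac{2x_j}{r_j^2}\quad(j\ge2).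
\]
Each $z_j$ turns counterclockwise with period $\pi r_j^2$, and $q_0=\sum_{j\ge2}|z_j|^2/r_j^2$ is constant. For a closed orbit of period $\tau$ we have $\frac12\oint(x_jdy_j-y_jdx_j)=\tau|z_j|^2/r_j^2$, so
\[
\text{area}=\tau q_0+\oint x_1\,dy_1,\qquad\oint x_1\,dy_1=\int_0^\tau\frac{2x_1^2}{\ell^2}\,dt\ge0 .
\]

If $q_0\ge\kappa$, some $z_j$ is nonzero, so $\tau$ is a positive integer multiple of $\pi r_j^2$. Hence $\tau\ge\pi r^2$ and the area is at least $\kappa\pi r^2>a$.

If $q_0<\kappa$, then $(x_1,y_1)$ moves on the level $c'=c-q_0>-\kappa$ of the planar function $x_1^2/\ell^2+k(y_1)$. This level is regular, and it is the single closed curve that bounds the region $\{|y_1|\le y(c'),\ |x_1|\le\ell\sqrt{c'-k(y_1)}\}$. The planar flow has no rest point on the curve, so the orbit runs around it a positive whole number of times, counterclockwise because $\oint x_1dy_1\ge0$. The region contains the one for $c'=-\kappa$, for which $y(-\kappa)=\sqrt{\beta/\varepsilon}$ and $-\kappa-k(y)=y^2(\beta-\varepsilon y^2)$. Therefore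
\[
\text{area}\ge4\ell\int_0^{\sqrt{\beta/\varepsilon}}y\sqrt{\beta-\varepsilon y^2}\,dy=\frac{4\ell\beta^{3/2}}{3\varepsilon}>a.\qedhere
\]
\end{proof}

\section{Displacing a disc}\label{sec:disc}

A rectangle of width $w$ and height $w'$ is displaced by a vertical translation, generated by a linear function that varies by $ww'$ across the rectangle. So the energy needed is the area. To use this for a round disc we first deform the disc into a rounded square of the same area. Let $D(\mu_1)\subset\mathbf{R}^2$ be the closed disc of radius $\mu_1$ about $0$.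

\begin{lemma}\label{lem:disc}
Let $0<\mu_1<\mu$. There are $\mathcal{E}<\pi\mu^2$ and $T_0\in C_c^\infty(\mathbf{R}^2)$ with $0\le T_0\le\mathcal{E}$ and $\varphi^1_{T_0}(D(\mu_1))\cap D(\mu_1)=\emptyset$.
\end{lemma}

\begin{proof}
Choose $w>0$ with $\pi\mu_1^2<w^2<\pi\mu^2$ and put $\mathcal{E}=w^2$. For an even integer $p$ let $\alpha_p$ be the area of $\{x^p+y^p\le1\}$. This set lies in $[-1,1]^2$ and contains $[-2^{-1/p},2^{-1/p}]^2$, so $\alpha_p\to4$. Fix $p$ with $\alpha_pw^2/4>\pi\mu_1^2$, define $b<w/2$ by $\alpha_pb^2=\pi\mu_1^2$, and let $D'=\{x^p+y^p\le b^p\}\subset[-b,b]^2$.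

\emph{Displacing $D'$.} Take $g,g_0\in C_c^\infty(\mathbf{R})$ with $0\le g\le w$, $g(x)=x+w/2$ on $[-b,b]$, $0\le g_0\le1$, and $g_0=1$ on $[-2w,w]$. The Hamiltonian $h=w\,g(x)g_0(y)$ satisfies $0\le h\le w^2$, and on $[-b,b]\times[-2w,w]$ its equations are $\dot x=0$, $\dot y=-w$. So $\varphi_h^1$ translates $D'$ by $(0,-w)$, and the image is disjoint from $D'$ because $w>2b$.

\emph{Deforming $D(\mu_1)$ to $D'$.} On $\mathbf{R}^2\setminus0$ use $s=\frac12(x^2+y^2)$ and the angle $\phi$. Then $dx\wedge dy=ds\wedge d\phi$, so Hamilton's equations for a function $\Gamma$ read $\dot s=\Gamma_\phi$, $\dot\phi=-\Gamma_s$. The boundary of $D(\mu_1)$ is $\{s=s_0\}$ with $s_0=\frac12\mu_1^2$, and that of $D'$ is $\{s=\sigma(\phi)\}$ with $\sigma=\frac12b^2(\cos^p\phi+\sin^p\phi)^{-2/p}$ smooth and positive. Equality of areas means $\int_0^{2\pi}(\sigma-s_0)\,d\phi=0$. For $t\in[0,1]$ put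
\[
\sigma_t=(1-t)s_0+t\sigma,\qquad u_t(\phi)=\frac1{\sigma_t(\phi)}\int_0^\phi(\sigma-s_0)\,d\phi',\qquad\Gamma_t=s\,u_t(\phi).
\]
The function $u_t$ is $2\pi$-periodic and $(\sigma_tu_t)'=\partial_t\sigma_t$. Along the flow of the time-dependent Hamiltonian $\Gamma_t$ we have $\dot s=su_t'$, $\dot\phi=-u_t$, and
\[
\frac d{dt}\big(s-\sigma_t(\phi)\big)=su_t'-\partial_t\sigma_t+\sigma_t'u_t=\big(s-\sigma_t(\phi)\big)u_t' .
\]
So a trajectory that starts on $\{s=s_0\}$ lies on $\{s=\sigma_t\}$ at time $t$. Multiply $\Gamma_t$ by a function with compact support in $\mathbf{R}^2\setminus0$ that equals $1$ near all these curves. These trajectories are unchanged, and the time-one map $\mathsf{m}$ of the new Hamiltonian is a compactly supported area-preserving diffeomorphism of $\mathbf{R}^2$. It maps the circle $\partial D(\mu_1)$ injectively into the closed curve $\partial D'$, hence onto it, and it maps the bounded complementary component to the bounded one. So $\mathsf{m}(D(\mu_1))=D'$.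

Put $T_0=h\circ\mathsf{m}$. Then $\varphi^1_{T_0}=\mathsf{m}^{-1}\circ\varphi^1_h\circ\mathsf{m}$, which displaces $D(\mu_1)$.
\end{proof}

\section{Proof of Theorem~\ref{thm:B}}\label{sec:proof}

Let $\psi,j_\pm,R$ be as in the theorem, put $r=r(U)$, $\mu=r(U')$, and suppose $r>\mu$. Permuting the planes $z_2,\dots,z_n$ in the target, we may assume $U'\subset\{|z_2|<\mu\}$.

\subsection{The Hamiltonians}
The maps $j_\pm$ are defined near $B(R)$ and the sets $\psi(E_U)\cap H_\pm$ are open. So there is $R_1>R\ge\mu$ such that $j_\pm$ are defined near $B(R_1)$ and $j_\pm(B(R_1))\subset\psi(E_U)\cap H_\pm$. Fix the level $a$ with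
\begin{equation}\label{eq:a}
\pi\mu^2<a<\min(\pi r^2,\pi R_1^2).
\end{equation}
Let $\theta_0$ be the $a$-plateau of Lemma~\ref{lem:balls}. Its support lies in $\psi(E_U)$ and misses $W$. Let $\theta_1$ be the $a$-plateau of Lemma~\ref{lem:dumbbell} for the compact set $C=\psi^{-1}(\operatorname{supp}\theta_0)$, and let $\theta_2=\theta_1\circ\psi^{-1}$, extended by $0$. Put $H_i=2a\theta_i$ for $i=0,1,2$. Since $\theta_2=1$ on $\operatorname{supp}\theta_0$, we have $H_0\le H_2$. The pair $H_0\le H_2$ lives in the target and plays the role of $f_0\le f$.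

The support of $H_2$ is a compact subset of $E_{U'}$, so $\operatorname{supp}H_2\cap W$ is a compact subset of $U'$. Choose $0<\mu_1<\mu$ and $L>0$ with
\begin{equation}\label{eq:mu1}
\operatorname{supp}H_2\cap W\subset\{z_2\in D(\mu_1)\},\qquad\operatorname{supp}H_2\subset[-L,L]^{2n}.
\end{equation}
Take $T_0$ and $\mathcal{E}<\pi\mu^2<a$ from Lemma~\ref{lem:disc}. Let $T=T_0(z_2)\,g_1$, where $g_1$ is a compactly supported smooth function of the other $2n-2$ coordinates, $0\le g_1\le1$, and $g_1=1$ near $[-L,L]^{2n-2}$. Then $0\le T\le\mathcal{E}$. At points whose other coordinates lie in $[-L,L]^{2n-2}$ we have $dg_1=0$, so the flow of $T$ moves only $z_2$, by the flow of $T_0$.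

To compare $H_2$ with $H_1$ we connect $\psi$ to the identity through symplectic embeddings of $E_U$ into $\mathbf{R}^{2n}$; the images need not stay in $E_{U'}$. Let $p=\psi(0)$. For $t\in[0,1]$ and $x\in E_U$ put
\[
\psi_t(x)=p+\int_0^1D\psi(stx)\,x\,ds ,
\]
which makes sense because $E_U$ is star-shaped about $0$, and is smooth on $[0,1]\times E_U$. For $t>0$ it equals $p+t^{-1}(\psi(tx)-p)$, and $\psi_0(x)=p+D\psi(0)x$. Each $\psi_t$ is injective and $D\psi_t(x)=D\psi(tx)$ is a symplectic matrix, so $\psi_t$ is a symplectic embedding, and $\psi_1=\psi$. Since the group $Sp(2n)$ is connected, there is a smooth path $\psi_t$, $t\in[-1,0]$, of affine symplectic maps from $\psi_{-1}=\mathrm{id}$ to $\psi_0$. Let $\vartheta_t=\theta_1\circ\psi_t^{-1}$, extended by $0$. On each of $[-1,0]$ and $[0,1]$ the map $(t,x)\mapsto(t,\psi_t(x))$ is a diffeomorphism onto a relatively open set and takes the compact set $\{(t,x):x\in\operatorname{supp}\theta_1\}$ to a compact set. So $\vartheta_t$ is a piecewise smooth family with supports in a common cube, from $\theta_1$ to $\theta_2$, and each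 $\vartheta_t$ is an $a$-plateau by Lemma~\ref{lem:plateau}(c).

\subsection{The data}
The lemmas of Section~\ref{sec:hom} compare functions with the same $\nu,\rho,A$, so we list all data in advance. By \eqref{eq:gronwall} there is $0<M_0<\min(a,1)$ such that $M_0\theta_0$ and $M_0\theta_1$ are small. Let $N=2m$, and let $[G\,|\,G']$ denote the tuple with $h_i=G/m$ for $i\le m$ and $h_i=G'/m$ for $i>m$, so that $\Phi=\varphi^1_{G'}\circ\varphi^1_G$. We use four families.
\begin{itemize}
\item[(F1)] For $\theta\in\{\theta_0,\theta_1\}$, the \emph{shrinking path}: first $[M\theta\,|\,0]$ with $M$ decreasing from $2a$ to $M_0$; then $h_i=M_0\tau_i\theta$ with $\tau$ on the segment from $(\frac1m,\dots,\frac1m,0,\dots,0)$ to $(0,\dots,0,1)$. Along the path we use the level $M/2$, which starts at $a$ and ends at $M_0/2$.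
\item[(F2)] $[2a\vartheta_t\,|\,0]$, $t\in[-1,1]$.
\item[(F3)] $[(1-s)H_0+sH_2\,|\,0]$, $s\in[0,1]$.
\item[(F4)] $[tH_2\,|\,T]$, $t\in[0,1]$.
\end{itemize}
The functions $G,G'$ that occur have supports in a common cube and uniformly bounded second derivatives, so by \eqref{eq:gronwall} we can fix $m$ such that all $G/m$ and $G'/m$ are small. The functions $M_0\tau_i\theta$ are small by the choice of $M_0$. By Lemma~\ref{lem:step}(b),(c), the $f_i$ depend continuously in $C^1$ on the parameters and have supports in one cube, so $C_{\mathbf{h}}\le C_*$ for all these data. Fix $\rho>\max(C_*,1)$ and $A=(\rho+2)^2+C_*+1$. Then all $S_{\mathbf{h}}$, $K_{\mathbf{h}}$ are admissible, Proposition~\ref{prop:crit} applies to them, and the $P_{\mathbf{h}}$ depend continuously in $C^1$ on the parameters and vanish on a common neighborhood of $\zeta=\infty$. Write $S_G,K_G$ for the datum $[G\,|\,0]$.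

The purpose of the shrinking path is its endpoint. There only $h_N=M_0\theta$ is nonzero and $\xi_N=0$, so
\begin{equation}\label{eq:end}
S=Q+\chi(|\xi|)f(\zeta),\qquad f=f_{M_0\theta},
\end{equation}
and Lemma~\ref{lem:stab} applies with $b=M_0/2$, by Lemma~\ref{lem:plateau}(b) and $M_0<1$. By Lemma~\ref{lem:plateau}(a) the level $M/2$ is never critical along (F1), so Lemma~\ref{lem:cont} applies to the whole path.

\subsection{Step 1: $G_{2n-1}(S_{H_2};a)=0$}
This is statement (I). Along (F2) every $\vartheta_t$ is an $a$-plateau, so $a$ is never critical by Lemma~\ref{lem:plateau}(a) with $M=2a$. Lemma~\ref{lem:cont} along (F2) and then along the shrinking path of $\theta_1$, followed by Lemma~\ref{lem:stab}, gives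
\[
G_{2n-1}(S_{H_2};a)\cong G_{2n-1}(S_{H_1};a)\cong H_{2n-1}(f^b),\qquad f=f_{M_0\theta_1},\quad b=M_0/2 .
\]
We show that $\{f>b\}=S^{2n}\setminus f^b$ is connected. Let $\Omega$ be a component of this bounded open set. On $\partial\Omega$ we have $f=b$, so the maximum of $f$ over $\overline\Omega$ is attained in $\Omega$, at a critical point with $f>0$. By Lemma~\ref{lem:plateau}(b) this point lies in $\{\theta_1=1\}$. So every component meets $\{\theta_1=1\}$, which is a nonempty connected subset of $\{f>b\}$ and hence lies in a single component. Since $b$ is a regular value, $f^b$ is a compact manifold with boundary, and \eqref{eq:alex} gives $H_{2n-1}(f^b)=0$.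

\subsection{Step 2: the class of $\Sigma$ is nonzero for $H_0$}
This is statement (II). Parametrize the shrinking path of $\theta_0$ by $t\in[0,1]$ and denote the functions by $S_t,K_t$ and the levels by $a_t\ge M_0/2$. A chord point lies in $W$, outside $\operatorname{supp}\theta_0$, so its broken trajectory is constant with total action $0$. Thus $0$ is the only critical value of $K_t$, and by Lemma~\ref{lem:morse}(b)
\begin{equation}\label{eq:gen}
G_{2n-1}(K_t;b)\cong G_{2n-1}(K_t;\infty)=\mathbf{Z}/2\qquad\text{for all }b>0 .
\end{equation}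
Let $e_t(b)\in G_{2n-1}(S_t;b)$ be the image of the generator under $K_t^b\subset S_t^b$.

\emph{Whether $e_t(a_t)$ vanishes does not depend on $t$.} Take $\delta<M_0/2$ in Lemma~\ref{lem:cont}, so that all levels involved are positive. Intersecting the inclusions of that lemma with $\Sigma\times\mathbf{R}^{2\nu}$ gives $K_t^{a_t}\supset K_{t'}^{a_{t'}-\delta}\subset K_{t'}^{a_{t'}}$. These inclusions send generators to generators, because by \eqref{eq:gen} all three groups map isomorphically, by inclusion, to the same group $H_{2n-1+\nu}(\Sigma\times\mathbf{R}^{2\nu},\Sigma\times\mathcal{N})$. So the two isomorphisms of Lemma~\ref{lem:cont} carry $e_{t'}(a_{t'}-\delta)$ to $e_t(a_t)$ and to $e_{t'}(a_{t'})$.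

\emph{At the endpoint $t=1$}, $S_1$ has the form \eqref{eq:end} with $f=f_{M_0\theta_0}$, and $a_1=b=M_0/2$. If $(x,Y)\in W$, the trajectory determined by $(x,Y)$ ends at $(X,Y)\in W$, outside $\operatorname{supp}\theta_0$, so $f(x,Y)=0$ by Lemma~\ref{lem:step}(b). Hence $\Sigma\subset f^b$ and $K_1=Q$. By \eqref{eq:infty} and \eqref{eq:gen}, the generator of $G_{2n-1}(K_1;b)$ is the image of the generator of $H_{2n-1+\nu}(\Sigma\times V,\Sigma\times V_A)\cong H_{2n-1}(\Sigma)$. The inclusion of this pair in $(S_1^b,S^{2n}\times\mathcal{N})$ factors through $(f^b\times V,f^b\times V_A)$, so by Lemma~\ref{lem:stab} and the naturality of the K\"unneth isomorphism, $e_1(b)$ corresponds to the image of $[\Sigma]$ in $H_{2n-1}(f^b)$. At $p_\pm=j_\pm(0)$ we have $\theta_0=1$, so $f(p_\pm)=M_0>b$ and $f^b\subset S^{2n}\setminus\{p_+,p_-\}$. By \eqref{eq:equator}, $e_1(b)\ne0$.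

At $t=0$ this gives: \emph{$G_{2n-1}(K_{H_0};a)\cong G_{2n-1}(K_{H_0};\infty)=\mathbf{Z}/2$, and the image $e$ of the generator in $G_{2n-1}(S_{H_0};a)$ is nonzero.}

\subsection{Step 3: $c(K_{H_2})<a$}
This is statement (III). We know nothing about the chord points of $\varphi^1_{H_2}$ except that the interesting ones lie in the hole. Appending the flow of $T$ removes them all and raises the generating function by at most $\mathcal{E}$. Let $\hat K_t=K_{[tH_2|T]}$, with $\Phi_t=\varphi^1_T\circ\varphi^1_{tH_2}$, $t\in[0,1]$.

\emph{No chord point of $\Phi_t$ lies in $\operatorname{supp}H_2$.} Suppose $w$ does. Then $w'=\varphi^1_{tH_2}(w)\in\operatorname{supp}H_2\subset[-L,L]^{2n}$, so $\varphi^1_T(w')$ is $w'$ with $z_2(w')$ replaced by $\varphi^1_{T_0}(z_2(w'))$. On the other hand $\varphi^1_T(w')$ differs from $w$ only in the coordinate $x_1$. Hence $y_1(w')=y_1(w)=0$ and $\varphi^1_{T_0}(z_2(w'))=z_2(w)$. Both $w$ and $w'$ lie in $\operatorname{supp}H_2\cap W$, so $z_2(w),z_2(w')\in D(\mu_1)$ by \eqref{eq:mu1}. This contradicts Lemma~\ref{lem:disc}.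

For $w\notin\operatorname{supp}H_2$ the first half of the broken trajectory is constant with action $0$, and $\Phi_t(w)=\varphi^1_T(w)$. So the chord points of $\Phi_t$ are exactly the chord points of $\varphi^1_T$ outside $\operatorname{supp}H_2$, and the total action is the action of the $T$-trajectory of $w$. By Proposition~\ref{prop:crit} the set of critical values of $\hat K_t$ does not depend on $t$. It has measure zero by Sard's theorem, so it contains no nondegenerate interval. By Lemma~\ref{lem:spec}(a),(b) the function $t\mapsto c(\hat K_t)$ is continuous with values in this set, so it is constant.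

By Lemma~\ref{lem:step}(d), $0\le f_{T/m}\le\mathcal{E}/m$. For $t=0$ the first $m$ functions $f_i$ vanish, so $\hat K_0\le Q+\mathcal{E}$. For $t=1$, $\hat K_1-K_{H_2}$ is $\chi$ times a sum of values of $f_{T/m}$, so $K_{H_2}\le\hat K_1$. Lemma~\ref{lem:spec}(b),(c) gives
\[
c(K_{H_2})\le c(\hat K_1)=c(\hat K_0)\le\mathcal{E}<\pi\mu^2<a .
\]

\subsection{Step 4: the contradiction}
By (F3) and Lemma~\ref{lem:step}(d), $f_{H_0/m}\le f_{H_2/m}$, so $S_{H_0}\le S_{H_2}$ and there is a commutative diagram induced by inclusions of sublevel sets:
\[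
\begin{array}{ccc}
G_{2n-1}(K_{H_2};a)&\longrightarrow&G_{2n-1}(S_{H_2};a)\\
\downarrow&&\downarrow\\
G_{2n-1}(K_{H_0};a)&\longrightarrow&G_{2n-1}(S_{H_0};a).
\end{array}
\]
By Step 3 and Lemma~\ref{lem:spec}(a), some $\alpha\in G_{2n-1}(K_{H_2};a)$ maps to the generator of $H_{2n-1+\nu}(\Sigma\times\mathbf{R}^{2\nu},\Sigma\times\mathcal{N})$. Its image in $G_{2n-1}(K_{H_0};a)\cong\mathbf{Z}/2$ maps to the same generator, so it is nonzero, and by Step 2 the image of $\alpha$ in the lower right corner is $e\ne0$. But this image also passes through the upper right corner, which is $0$ by Step 1. This contradiction shows $r(U)\le r(U')$ and proves Theorem~\ref{thm:B}. \qed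

\begin{remark}
The hypotheses enter as follows. The inequalities $R\ge r(U')$ and $r(U)>r(U')$ are used only to find the level $a$ in \eqref{eq:a}; its three constraints serve Lemmas~\ref{lem:disc}, \ref{lem:dumbbell} and \ref{lem:balls}. That the balls lie in the image of $\psi$ gives $H_0\le H_2$; that they lie on opposite sides of the wall gives Step 2. The inclusion $\psi(E_U)\subset E_{U'}$ is used only through \eqref{eq:mu1}, in Step 3. That step needs the plane $(x_2,y_2)$, in which a point of the wall can be moved without leaving the wall; for $n=1$ there is no such plane, and all $E_\lambda$ are symplectomorphic.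
\end{remark}

\section{Sharpness, and the camel theorem}\label{sec:compl}

Both results of this section rest on the fact that a half space is symplectically as large as the whole space.

\begin{lemma}\label{lem:fold}
For every hole $U$ and every compact $C\subset H_-$ there is a symplectic embedding $\iota:E_U\to H_-$ whose image contains $C$.
\end{lemma}

\begin{proof}
The map $\mathsf{k}(x_1,y_1,z)=(-x_1e^{-y_1},-e^{y_1},z)$ is a diffeomorphism $\mathbf{R}^{2n}\to H_-$, and
\[
d(-x_1e^{-y_1})\wedge d(-e^{y_1})=(-e^{-y_1}dx_1+x_1e^{-y_1}dy_1)\wedge(-e^{y_1}dy_1)=dx_1\wedge dy_1,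
\]
so it is symplectic. The compact set $\mathsf{k}^{-1}(C)$ lies in $\mathsf{t}(H_+)\subset\mathsf{t}(E_U)$ for a suitable translation $\mathsf{t}$ in the direction $-\partial_{y_1}$. Take $\iota=\mathsf{k}\circ\mathsf{t}$.
\end{proof}

\begin{proposition}
The threshold $R\ge r(U')$ in Theorem~\ref{thm:B} is sharp: if $R<r(U')$, then for every $U$ there is a symplectic embedding $E_U\to E_{U'}$ whose image contains symplectically embedded balls of radius $R$ in both $H_-$ and $H_+$.
\end{proposition}

\begin{proof}
Let $U'=U(\ell';r_2',\dots,r_n')$. The symplectic map $(x_1,y_1)\mapsto(sx_1,y_1/s)$, $s>0$, preserves $H_\pm$ and $W$ and multiplies $\ell'$ by $s$, so we may assume $\ell'\ge r(U')$. Then $W\cap B(R)\subset U'$. Let $B_1\subset H_-$ be a round closed ball of radius $R$ centered on the $y_1$-axis, and translate it along this axis into $H_+$. The swept set is compact, and it meets $W$ inside $W\cap B(R)$, so it lies in $E_{U'}$. Let $B_2\subset H_-$ be a round closed ball of radius $R$ disjoint from the swept set. The translation is the time-one map of $-cx_1$ for a constant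 $c>0$. Multiply $-cx_1$ by a function with compact support in the open set $E_{U'}\setminus B_2$ that equals $1$ near the swept set, and let $g$ be the time-one map. Then $g$ preserves $E_{U'}$, fixes $B_2$, and $g(B_1)\subset H_+$. With $\iota$ from Lemma~\ref{lem:fold} for $C=B_1\cup B_2$, the embedding $g\circ\iota$ has the required property.
\end{proof}

\begin{corollary}[symplectic camel theorem]
Let $R\ge\mu>0$. There is no smooth family $j_t$, $t\in[0,1]$, of symplectic embeddings of a neighborhood of $B(R)$ with $j_t(B(R))\subset E_\mu$ for all $t$, $j_0(B(R))\subset H_-$ and $j_1(B(R))\subset H_+$.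
\end{corollary}

\begin{proof}
Suppose such a family exists. We first extend it to an ambient isotopy. By compactness there is an open ball $O\supset B(R)$ about $0$ on which the family is defined and $j_t(O)\subset E_\mu$ for all $t$. Let $V_t$ be the vector field on $j_t(O)$ with $V_t\circ j_t=\partial_tj_t$, and $\alpha_t=j_t^*\big(\omega_0(V_t,\cdot)\big)$. By Cartan's formula $d\alpha_t=\partial_t(j_t^*\omega_0)=0$, so the Poincar\'e lemma on the ball $O$ gives a smooth family of functions $\gamma_t$ with $d\gamma_t=\alpha_t$. Let $\beta\in C_c^\infty(O)$ equal $1$ near $B(R)$, and let $h_t=(\beta\gamma_t)\circ j_t^{-1}$, extended by $0$. The supports lie in the compact set $\bigcup_tj_t(\operatorname{supp}\beta)\subset E_\mu$, and $X_{h_t}=V_t$ near $j_t(B(R))$. So the time-one map $g$ of $h_t$ preserves $E_\mu$, has compact support, and $g\circ j_0=j_1$ on $B(R)$.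

Let $B_2\subset H_-$ be a round closed ball of radius $R$ outside the support of the isotopy, let $\lambda>\mu$, and take $\iota:E_\lambda\to H_-$ from Lemma~\ref{lem:fold} for $C=j_0(B(R))\cup B_2$. The image of the symplectic embedding $g\circ\iota:E_\lambda\to E_\mu$ contains $B_2\subset H_-$ and $j_1(B(R))\subset H_+$, both of radius $R\ge\mu$. Theorem~\ref{thm:B} gives $\lambda\le\mu$, a contradiction.
\end{proof}

\begin{thebibliography}{9}
\bibitem{MT} McDuff and Traynor, theorem in dimension $4$: for $n=2$, $E_\lambda$ is symplectomorphic to $E_\mu$ if and only if $\lambda=\mu$.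
\end{thebibliography}
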